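\title{Absolutely nonmeasurable sets in uncountable groups}

\begin{abstract}
We show in ZFC that every uncountable group $\Gamma$, commutative or not, contains a set that lies outside the domain of every nonzero $\sigma$-finite measure on $\Gamma$ quasi-invariant under left translations. Countable groups contain no such set. The proof packs an Ulam matrix on $\omega_1$ into countably many sets, and then packs these countably many sets into a single set $Z$ from which they can be recovered by translations and countable set operations. The same $Z$ is nonmeasurable in the wider sense of invariant $\sigma$-algebras with $\sigma$-ideals satisfying the countable chain condition, and the argument works for free actions of uncountable groups. We also show that neither $\sigma$-finiteness nor freeness can be omitted.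
\end{abstract}

\section{The question}\label{sec:question}

A \emph{measure} $\mu$ on a set $E$ is a countably additive function with values in $[0,\infty]$ and $\mu(\emptyset)=0$, defined on some $\sigma$-algebra $\mathrm{dom}(\mu)$ of subsets of $E$. It is \emph{nonzero} if $\mu(E)>0$, and \emph{$\sigma$-finite} if $E$ is the union of countably many members of $\mathrm{dom}(\mu)$ of finite measure. Let $\Gamma$ be a group. A measure on $\Gamma$ is \emph{quasi-invariant under left translations} if for all $g\in\Gamma$ and $X\in\mathrm{dom}(\mu)$ we have $gX\in\mathrm{dom}(\mu)$, and $\mu(gX)=0$ if and only if $\mu(X)=0$. A set $Z$ is \emph{absolutely nonmeasurable} with respect to a class $\mathcal M$ of measures if $Z\notin\mathrm{dom}(\mu)$ for every $\mu\in\mathcal M$.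

A set that is nonmeasurable for one particular measure may well be measurable for another; here a single set has to be nonmeasurable for all measures of a class. For commutative groups the following is known: every uncountable commutative group contains a set absolutely nonmeasurable with respect to all nonzero $\sigma$-finite translation-quasi-invariant measures. The problem posed in \cite{book} is whether the analogous statement, for left translations, holds in every uncountable group. It does.

\begin{theorem}\label{thm:main}
Every uncountable group $\Gamma$ contains a set $Z$ that is absolutely nonmeasurable with respect to the class of all nonzero $\sigma$-finite measures on $\Gamma$ quasi-invariant under left translations.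
\end{theorem}

We work in ZFC. As usual $\omega=\{0,1,2,\dots\}$, and $\omega_1$ is the first uncountable ordinal. An ordinal is the set of smaller ordinals, so every $\alpha<\omega_1$ is a countable set, and $\alpha+1=\{\xi:\xi\le\alpha\}$. \emph{Countable} means finite or countably infinite.

Two simple observations show why uncountability is the natural hypothesis. If $\Gamma$ is countable, the counting measure on all subsets of $\Gamma$ is $\sigma$-finite and invariant, so every set is measurable for it. If $\Gamma$ is uncountable, this example disappears: when a singleton belongs to $\mathrm{dom}(\mu)$, so do its uncountably many translates. They are pairwise disjoint and are either all null or all of positive measure. A $\sigma$-finite measure does not admit uncountably many disjoint sets of positive measure, so measurable singletons are null.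

The difficulty is that $\mathrm{dom}(\mu)$ is not at our disposal. It can be as small as $\{\emptyset,\Gamma\}$, and if we assume only $Z\in\mathrm{dom}(\mu)$, then the sets we know to be measurable are those in the $\sigma$-algebra generated by the translates of $Z$. A contradiction has to be extracted from these alone. In particular, both $Z$ and its complement must be large in the sense of translations.

\begin{remark}\label{rem:cover}
\emph{If $Z$ is as in Theorem~\ref{thm:main}, then countably many left translates of $Z$ cover $\Gamma$, and the same is true of $\Gamma\setminus Z$.} Indeed, let $\mathcal J$ be the family of all sets that can be covered by countably many left translates of $Z$, and suppose $\Gamma\notin\mathcal J$. The family $\mathcal J$ is closed under subsets, countable unions and left translations, so its members and their complements form a translation-invariant $\sigma$-algebra. Put $\mu=0$ on $\mathcal J$ and $\mu=1$ on the complements. This is well defined, since a set and its complement cannot both belong to $\mathcal J$. Two disjoint sets cannot both have complements in $\mathcal J$, since these complements would cover $\Gamma$; so $\mu$ is countably additive. Thus $\mu$ is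 an invariant probability measure with $Z\in\mathrm{dom}(\mu)$, a contradiction. Since $\Gamma\setminus Z$ is absolutely nonmeasurable whenever $Z$ is, the same argument applies to it. For instance, no subgroup $Z$ of uncountable index qualifies. Nor does a subgroup of countable index: the unions of its left cosets form an invariant $\sigma$-algebra, and counting the cosets in a union is a $\sigma$-finite invariant measure.
\end{remark}

\section{From measures to ideals}

The only feature of a $\sigma$-finite measure that we use, apart from its null sets forming a $\sigma$-ideal, is the one mentioned above: disjoint sets of positive measure are at most countable in number. We isolate it.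

\begin{definition}
A \emph{ccc pair} on a set $E$ is a pair $(\mathcal S,\mathcal I)$ in which $\mathcal S$ is a $\sigma$-algebra of subsets of $E$, and
\begin{itemize}
\item $\mathcal I\subset\mathcal S$ is a $\sigma$-ideal of $\mathcal S$: it contains $\emptyset$, is closed under countable unions, and contains every member of $\mathcal S$ that is included in a member of $\mathcal I$;
\item (countable chain condition) every family of pairwise disjoint members of $\mathcal S\setminus\mathcal I$ is countable.
\end{itemize}
The pair is \emph{proper} if $E\notin\mathcal I$. If a group $\Delta$ acts on $E$, the pair is \emph{$\Delta$-invariant} if for every $g\in\Delta$ we have $gX\in\mathcal S$ whenever $X\in\mathcal S$, and $gX\in\mathcal I$ whenever $X\in\mathcal I$.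
\end{definition}

If a group $\Delta$ acts on $E$, a measure $\mu$ on $E$ is called \emph{$\Delta$-quasi-invariant} if for all $g\in\Delta$ and $X\in\mathrm{dom}(\mu)$ we have $gX\in\mathrm{dom}(\mu)$, and $\mu(gX)=0$ if and only if $\mu(X)=0$. It is \emph{$\Delta$-invariant} if moreover $\mu(gX)=\mu(X)$ for all such $g$ and $X$.

\begin{lemma}\label{lem:measures}
Let $\mu$ be a nonzero $\sigma$-finite $\Delta$-quasi-invariant measure on $E$. Then $\mathcal S=\mathrm{dom}(\mu)$ and $\mathcal I=\{X\in\mathcal S:\mu(X)=0\}$ form a proper $\Delta$-invariant ccc pair.
\end{lemma}

\begin{proof}
That $\mathcal I$ is a $\sigma$-ideal of $\mathcal S$ follows from monotonicity and countable subadditivity; invariance is quasi-invariance; and $\mu(E)>0$ since $\mu$ is nonzero. For the chain condition, write $E=\bigcup_{j\in\omega}Y_j$ with $Y_j\in\mathcal S$ and $\mu(Y_j)<\infty$, and suppose that uncountably many pairwise disjoint sets $X\in\mathcal S$ have positive measure. For each of them there are $j$ and an integer $q\ge1$ with $\mu(X\cap Y_j)>1/q$, because $\mu(X)\le\sum_j\mu(X\cap Y_j)$. There are countably many pairs $(j,q)$, so one pair serves for infinitely many of the sets $X$. For every $N$, any $N$ of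 these give $\mu(Y_j)\ge N/q$, which contradicts $\mu(Y_j)<\infty$.
\end{proof}

An action of $\Delta$ on $E$ is \emph{free} if $gx=x$ for some $x\in E$ implies $g=e$, where $e$ is the identity.

\begin{theorem}\label{thm:strong}
Let an uncountable group $\Delta$ act freely on a nonempty set $E$. Then there is $Z\subset E$ such that no proper $\Delta$-invariant ccc pair $(\mathcal S,\mathcal I)$ on $E$ has $Z\in\mathcal S$. In particular, $Z$ belongs to the domain of no nonzero $\sigma$-finite $\Delta$-quasi-invariant measure on $E$.
\end{theorem}

The last sentence follows from the first part by Lemma~\ref{lem:measures}. Theorem~\ref{thm:main} is the case in which $\Delta=\Gamma$ acts on $E=\Gamma$ by left translations; this action is free because $gx=x$ implies $g=e$.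

\begin{remark}
Ccc pairs also cover category. On $\mathbb R$, the sets with the Baire property together with the meager sets form a proper translation-invariant ccc pair. Indeed, nonempty open intervals are not meager by the Baire category theorem, so two disjoint sets cannot both be comeager in the same interval. A nonmeager set with the Baire property is comeager in some interval with rational endpoints, and there are only countably many such intervals. So for $\Delta=E=\mathbb R$ the set $Z$ of Theorem~\ref{thm:strong} is not Lebesgue measurable and does not have the Baire property.
\end{remark}

The next theorem says exactly when absolutely nonmeasurable sets exist for translations, and that the hypotheses matter.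

\begin{theorem}\label{thm:sharp}
\begin{enumerate}
\item[(a)] Let $\Delta$ be a subgroup of a group $\Gamma$, acting on $\Gamma$ by left translations. There is a subset of $\Gamma$ absolutely nonmeasurable with respect to all nonzero $\sigma$-finite $\Delta$-quasi-invariant measures on $\Gamma$ if and only if $\Delta$ is uncountable. In particular (for $\Delta=\Gamma$), such a set exists for $\Gamma$ itself if and only if $\Gamma$ is uncountable. The same holds for right translations.
\item[(b)] ``$\sigma$-finite'' cannot be dropped: on every group there is a nonzero invariant measure whose domain contains all subsets.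
\item[(c)] In Theorem~\ref{thm:strong}, ``free'' cannot be replaced by ``transitive with $E$ uncountable'': there are an uncountable group $\Delta$ and a transitive action of $\Delta$ on $\omega_1$ such that every $Z\subset\omega_1$ belongs to the domain of some $\Delta$-invariant probability measure.
\end{enumerate}
\end{theorem}

The proof of Theorem~\ref{thm:strong} has two steps. Section~\ref{sec:ulam} finds \emph{countably many} sets that cannot all be measurable. Sections~\ref{sec:product} and~\ref{sec:coding} show how to hide countably many sets in one, first in a product $\mathbb Z\times K$, where everything is explicit, and then in general. Section~\ref{sec:proof} assembles the pieces, and Section~\ref{sec:sharp} proves Theorem~\ref{thm:sharp}.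

\section{Countably many sets suffice}\label{sec:ulam}

An Ulam matrix is an array of sets $U_{n,\xi}\subset\omega_1$ with countably many rows $n$ and $\omega_1$ columns $\xi$. Each row consists of disjoint sets, while each column covers all but countably many points of $\omega_1$. Suppose that all entries are measurable for a ccc pair. Then each row has only countably many sets outside the ideal, so some column lies entirely inside the ideal. If singletons are in the ideal too, then so are the countably many points that this column misses, and therefore so is the whole of $\omega_1$.

The matrix has $\omega_1$ entries. The additional point needed here is that countably many sets generate all of them: we label the ordinals $\xi<\omega_1$ by distinct $0$--$1$ sequences and record the digits of the labels.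

\begin{lemma}\label{lem:ulam}
There are sets $B_m\subset\omega_1$ $(m\in\omega)$ and $U_{n,\xi}\subset\omega_1$ $(n\in\omega,\ \xi<\omega_1)$ such that
\begin{enumerate}
\item[(i)] every $U_{n,\xi}$ belongs to the $\sigma$-algebra on $\omega_1$ generated by $\{B_m:m\in\omega\}$;
\item[(ii)] for each $n$, the sets $U_{n,\xi}$ $(\xi<\omega_1)$ are pairwise disjoint;
\item[(iii)] $U_{0,\xi}=\{\xi\}$ and $\bigcup_{n\in\omega}U_{n,\xi}=\{\alpha<\omega_1:\alpha\ge\xi\}$ for every $\xi<\omega_1$.
\end{enumerate}
\end{lemma}

\begin{proof}
For each $\alpha<\omega_1$ the set $\alpha+1$ is countable and nonempty, so we can choose a surjection $f_\alpha:\omega\to\alpha+1$ with $f_\alpha(0)=\alpha$. Put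
\[
U_{n,\xi}=\{\alpha<\omega_1: f_\alpha(n)=\xi\}.
\]
For fixed $n$ these sets are disjoint, since $f_\alpha(n)$ has only one value; this is (ii). Further, $\alpha\in U_{0,\xi}$ means $\alpha=\xi$. Also, $\alpha\in\bigcup_nU_{n,\xi}$ means that $\xi$ is in the range $\alpha+1$ of $f_\alpha$, that is, $\xi\le\alpha$. This proves (iii).

Since $|2^\omega|\ge\omega_1$, we can choose distinct sequences $r_\xi\in2^\omega$ $(\xi<\omega_1)$. Put
\[
B_{n,k}=\{\alpha<\omega_1: r_{f_\alpha(n)}(k)=1\}\qquad(n,k\in\omega),
\]
and let $(B_m)_{m\in\omega}$ enumerate these countably many sets. As $\xi\mapsto r_\xi$ is injective, $f_\alpha(n)=\xi$ if and only if $r_{f_\alpha(n)}$ and $r_\xi$ have the same digits, so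
\[
U_{n,\xi}=\bigcap_{k\in\omega}\{\alpha<\omega_1: r_{f_\alpha(n)}(k)=r_\xi(k)\}.
\]
The $k$th set here is $B_{n,k}$ if $r_\xi(k)=1$, and $\omega_1\setminus B_{n,k}$ if $r_\xi(k)=0$. This proves (i).
\end{proof}

From now on $(B_m)$ and $(U_{n,\xi})$ are fixed as in Lemma~\ref{lem:ulam}. To use them on a set $E$ we pull them back along a map $\pi:E\to\omega_1$.

\begin{proposition}\label{prop:ulam}
Let $(\mathcal S,\mathcal I)$ be a ccc pair on $E$, and let $\pi:E\to\omega_1$ satisfy $\pi^{-1}(B_m)\in\mathcal S$ for all $m\in\omega$. Then $\pi^{-1}(\{\xi\})\in\mathcal S$ for all $\xi<\omega_1$. If moreover $\pi^{-1}(\{\xi\})\in\mathcal I$ for all $\xi<\omega_1$, then $E\in\mathcal I$.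
\end{proposition}

\begin{proof}
Put $V_{n,\xi}=\pi^{-1}(U_{n,\xi})$. The sets $A\subset\omega_1$ with $\pi^{-1}(A)\in\mathcal S$ form a $\sigma$-algebra that contains every $B_m$, so $V_{n,\xi}\in\mathcal S$ by Lemma~\ref{lem:ulam}(i). In particular $\pi^{-1}(\{\xi\})=V_{0,\xi}\in\mathcal S$.

Now assume $V_{0,\xi}\in\mathcal I$ for all $\xi$. For each $n$ the sets $V_{n,\xi}$ $(\xi<\omega_1)$ are pairwise disjoint members of $\mathcal S$, so only countably many $\xi$ satisfy $V_{n,\xi}\notin\mathcal I$. Hence only countably many $\xi$ satisfy $V_{n,\xi}\notin\mathcal I$ for some $n\in\omega$, and we can fix $\xi<\omega_1$ with $V_{n,\xi}\in\mathcal I$ for all $n$. By Lemma~\ref{lem:ulam}(iii),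
\[
E=\pi^{-1}(\{\alpha:\alpha\ge\xi\})\cup\pi^{-1}(\{\eta:\eta<\xi\})
=\bigcup_{n\in\omega}V_{n,\xi}\ \cup\ \bigcup_{\eta<\xi}V_{0,\eta}.
\]
This is a countable union of members of $\mathcal I$, because $\xi$ is countable. So $E\in\mathcal I$.
\end{proof}

For example, let $|\Gamma|=\omega_1$, let $\pi:\Gamma\to\omega_1$ be a bijection, and let $\Gamma$ act on itself by left translations. If all the sets $\pi^{-1}(B_m)$ belong to $\mathcal S$ for an invariant ccc pair, then singletons belong to $\mathcal S$. Each has uncountably many disjoint translates, hence belongs to $\mathcal I$, and the proposition shows that the pair is not proper. So no measure of the class in Theorem~\ref{thm:main} has all the sets $\pi^{-1}(B_m)$, $m\in\omega$, in its domain. It remains to replace this countable family by a single set.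

\section{One set instead of countably many: the group $\mathbb Z\times K$}\label{sec:product}

Consider $\Gamma=\mathbb Z\times K$, where $K=\{t_\alpha:\alpha<\omega_1\}$ is any group of cardinality $\omega_1$, enumerated without repetition. Now let $\pi(h,t_\alpha)=\alpha$. The fibers of $\pi$ are copies of $\mathbb Z$, and the extra room inside the fibers is what allows the coding. A set $Z\subset\Gamma$ is given by its sections:
\[
Z=\{(h,t_\alpha):\alpha<\omega_1,\ h\in W_\alpha\},\qquad W_\alpha\subset\mathbb Z .
\]
We want $W_\alpha$ to tell us, for each $m$, whether $\alpha\in B_m$, and the answer must be readable by means of translations and countable set operations. Translations by elements of $\mathbb Z$ move points within the fibers, and whether a point $(h,t_\alpha)$ lies in $\pi^{-1}(B_m)$ does not depend on $h$. So the question we put to $W_\alpha$ should be invariant under shifts. The simplest such question is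
\begin{center}
\emph{Does $W_\alpha$ contain two points with difference $a_m$?}
\end{center}
Accordingly, to each $m$ we assign a two-point set $P_m=\{b_m,b_m+a_m\}$, and we let $W_\alpha$ be the union of those $P_m$ for which $\alpha\in B_m$.

The danger is an accidental difference. With $P_0=\{0,1\}$, $P_1=\{2,4\}$ and $a_2=3$, the set $P_0\cup P_1$ contains $1$ and $4$ and so announces membership in $B_2$ wrongly. Powers of two avoid this. Let
\[
a_m=b_m=4^m,\qquad P_m=\{4^m,\,2\cdot4^m\}.
\]
The sets $P_m$ are disjoint, and their union is the set of powers $2^i$, $i\in\omega$. For $i<j$ we have $2^j-2^i=2^i(2^{j-i}-1)$ with the second factor odd, so $2^j-2^i=4^m$ forces $i=2m$ and $j=2m+1$. Thus the difference $4^m$ occurs among the powers of two only inside $P_m$. For two sets $B_0,B_1$, for instance, the possible sections are $\emptyset$, $\{1,2\}$, $\{4,8\}$ and $\{1,2,4,8\}$. The difference $1$ occurs exactly in the second and fourth of them, and the difference $4$ exactly in the third and fourth.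

With this choice of $W_\alpha$, a point $x=(h,t_\alpha)$ satisfies $(g,e)x=(g+h,t_\alpha)\in Z$ if and only if $g+h\in W_\alpha$. As $g$ runs over $\mathbb Z$, so does $g+h$. Therefore
\[
\pi^{-1}(B_m)=\bigcup_{g\in\mathbb Z}\Bigl((g,e)^{-1}Z\cap(g+4^m,e)^{-1}Z\Bigr).
\]
So whenever $Z$ belongs to $\mathcal S$ for an invariant ccc pair $(\mathcal S,\mathcal I)$, all the sets $\pi^{-1}(B_m)$ do. By Proposition~\ref{prop:ulam} the fibers $\mathbb Z\times\{t_\alpha\}$ belong to $\mathcal S$. The translates of one fiber by the elements $(0,k)$, $k\in K$, are uncountably many disjoint sets, so by the chain condition and invariance each fiber is in $\mathcal I$. By Proposition~\ref{prop:ulam} again, $\Gamma\in\mathcal I$. This proves Theorem~\ref{thm:main} for $\mathbb Z\times K$.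

In a general group three things are missing. There may be no copy of $\mathbb Z$: a countably infinite subgroup $H$ may, for instance, have all its elements of finite order. The group need not be a product with factor $H$, so the fibers must be built from cosets, and we have to decide between left and right ones. Finally, the group may have more than $\omega_1$ elements. The first point is the subject of the next section; the other two are settled in Section~\ref{sec:proof}.

\section{Coding in an arbitrary infinite group}\label{sec:coding}

Let $H$ be an infinite group, written multiplicatively. The role of the difference is played by the quotient $g'g^{-1}$, so that $g'=a_mg$ is obtained from $g$ by a left translation. We choose the pairs $(a_m,b_m)$ one after the other. An accident is an occurrence of $a_m$ as a quotient of two elements of $\bigcup_iP_i$ that do not together make up $P_m$. It is avoided as follows.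
\begin{itemize}
\item If both elements are chosen before $a_m$, the choice of $a_m$ excludes it.
\item If the elements lie in two different pairs, and the later of these is $P_k$ with $k\ge m$, the choice of $b_k$ excludes it.
\item If both elements lie in one pair $P_k$ with $k>m$, the choice of $a_k$ excludes it.
\end{itemize}
Since $a_m$ may have order $2$, we cannot ask which of $g,g'$ is $b_m$; we determine only the set $\{g,g'\}$.

\begin{lemma}\label{lem:coding}
Let $H$ be an infinite group. There are $a_m,b_m\in H$ $(m\in\omega)$ such that, with $P_m=\{b_m,a_mb_m\}$,
\begin{enumerate}
\item[(i)] $a_m\ne e$, and the sets $P_m$ are pairwise disjoint;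
\item[(ii)] if $g,g'\in\bigcup_{i\in\omega}P_i$ and $g'=a_mg$, then $\{g,g'\}=P_m$.
\end{enumerate}
Consequently, if $M\subset\omega$ and $W_M=\bigcup_{i\in M}P_i$, then for every $m\in\omega$
\begin{equation}\label{eq:code}
m\in M\iff\text{there is } g\in H \text{ with } g\in W_M \text{ and } a_mg\in W_M .
\end{equation}
\end{lemma}

\begin{proof}
Suppose $a_i,b_i$ have been chosen for all $i<m$. Put
\[
W^{(m)}=\bigcup_{i<m}P_i,\qquad Q_m=\{e\}\cup\{gg'^{-1}:g,g'\in W^{(m)}\}.
\]
The set $Q_m$ is finite and closed under inverses. Choose $a_m\in H\setminus Q_m$. Next put $F_m=\{e\}\cup\{a_i,a_i^{-1}:i\le m\}$ and choose $b_m\in H$ such that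
\begin{equation}\label{eq:bm}
b_mg^{-1}\notin F_m\quad\text{and}\quad a_mb_mg^{-1}\notin F_m\qquad\text{for all }g\in W^{(m)} .
\end{equation}
Both choices are possible because $H$ is infinite and only finitely many elements are excluded; for $b_m$ these are the elements $fg$ and $a_m^{-1}fg$ with $f\in F_m$, $g\in W^{(m)}$.

\emph{Proof of} (i). As $e\in Q_m$, we have $a_m\neq e$. As $e\in F_m$, \eqref{eq:bm} says in particular that $b_m,a_mb_m\notin W^{(m)}$, so $P_m$ is disjoint from all $P_i$ with $i<m$.

\emph{Proof of} (ii). We first note that
\begin{equation}\label{eq:old}
a_i,a_i^{-1}\in Q_m\qquad\text{whenever }i<m,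
\end{equation}
because $a_i=(a_ib_i)b_i^{-1}$ is a quotient of two elements of $W^{(m)}$, and $Q_m$ is closed under inverses. Let $g'=a_mg$ with $g\in P_i$ and $g'\in P_j$. Since $a_m\ne e$, we have $g\ne g'$.

\emph{Case $i=j$.} Then $g$ and $g'$ are the two elements $b_i$ and $a_ib_i$ of $P_i$ in some order, so $a_m=g'g^{-1}\in\{a_i,a_i^{-1}\}$. If $i<m$, then $a_m\in Q_m$ by \eqref{eq:old}, contrary to the choice of $a_m$. If $m<i$, then $a_i\in\{a_m,a_m^{-1}\}\subset Q_i$ by \eqref{eq:old} with $i$ and $m$ interchanged, contrary to the choice of $a_i$. So $i=m$ and $\{g,g'\}=P_m$.

\emph{Case $i\ne j$.} Put $k=\max(i,j)$. One of $g,g'$, call it $p$, lies in $P_k$; the other, call it $q$, lies in $W^{(k)}$. By \eqref{eq:bm} for $k$, we have $pq^{-1}\notin F_k$. But $pq^{-1}$ is $a_m$ or $a_m^{-1}$, and $F_k$ contains $a_l^{\pm1}$ for all $l\le k$; so $m>k$. Then $g,g'\in W^{(m)}$, and $a_m=g'g^{-1}\in Q_m$, contrary to the choice of $a_m$. So this case does not occur.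

\emph{Proof of} \eqref{eq:code}. If $m\in M$, take $g=b_m$. Conversely, if $g,a_mg\in W_M$, then $P_m=\{g,a_mg\}\subset W_M$ by (ii). Since the sets $P_i$ are nonempty and pairwise disjoint, this gives $m\in M$.
\end{proof}

Infinity of $H$ is needed: a finite group has only finitely many subsets, so the map $M\mapsto W_M$ could not be injective, as \eqref{eq:code} forces it to be.

\section{Proof of Theorem~\ref{thm:strong}}\label{sec:proof}

Let the uncountable group $\Delta$ act freely on $E\ne\emptyset$.

\medskip
\noindent\textbf{The fibers.} The Ulam matrix lives on $\omega_1$, so we first pass to a subgroup of that size. Let $\Gamma_1\le\Delta$ be generated by $\omega_1$ distinct elements; then $|\Gamma_1|=\omega_1$. A $\Delta$-invariant pair is $\Gamma_1$-invariant, and this weaker invariance is all we shall use. Let $H\le\Gamma_1$ be generated by a countably infinite subset of $\Gamma_1$; then $H$ is countably infinite.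

As in Section~\ref{sec:product} we decode by translating with elements of $H$, and such translations should stay inside the fibers. Left multiplication by $h\in H$ maps every \emph{right} coset $H\gamma$ onto itself, so the fibers have to be made of right cosets. Since $H$ is countable and $|\Gamma_1|=\omega_1$, there are exactly $\omega_1$ right cosets of $H$ in $\Gamma_1$; let $t_\alpha$ $(\alpha<\omega_1)$ be representatives of them, without repetition. Finally, let $S\subset E$ contain exactly one point of each $\Gamma_1$-orbit. Every $x\in E$ has a unique representation
\[
x=h\,t_\alpha\,s\qquad(h\in H,\ \alpha<\omega_1,\ s\in S).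
\]
Existence is clear: $x=\gamma s$ for some $s\in S$ and $\gamma\in\Gamma_1$, and $\gamma\in Ht_\alpha$ for some $\alpha$. For uniqueness, $s$ is determined by the orbit of $x$; the element $\gamma\in\Gamma_1$ with $x=\gamma s$ is unique because the action is free; and $\gamma=ht_\alpha$ determines first the coset $H\gamma$, hence $\alpha$, and then $h$. Put $\pi(x)=\alpha$. This defines $\pi:E\to\omega_1$ with fibers $\pi^{-1}(\{\alpha\})=Ht_\alpha S$.

\medskip
\noindent\textbf{The set $Z$.} Take $a_m$ and $P_m$ from Lemma~\ref{lem:coding} for the group $H$. Put
\[
W_\alpha=\bigcup\{P_m:m\in\omega,\ \alpha\in B_m\}\subset H,\qquad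
Z=\{h\,t_\alpha\,s:\ \alpha<\omega_1,\ h\in W_\alpha,\ s\in S\}.
\]

\noindent\textbf{Decoding.} We claim that for every $m\in\omega$
\begin{equation}\label{eq:decode}
\pi^{-1}(B_m)=\bigcup_{g\in H}\bigl(g^{-1}Z\cap(a_mg)^{-1}Z\bigr).
\end{equation}
Let $x=ht_\alpha s$. For $g\in H$ we have $gx=(gh)t_\alpha s$ and $a_mgx=(a_mgh)t_\alpha s$, with $gh,a_mgh\in H$. By uniqueness of representations, $gx\in Z$ if and only if $gh\in W_\alpha$, and $a_mgx\in Z$ if and only if $a_mgh\in W_\alpha$. As $g$ runs over $H$, so does $gh$. Hence $x$ belongs to the right-hand side of \eqref{eq:decode} if and only if there is $g'\in H$ with $g'\in W_\alpha$ and $a_mg'\in W_\alpha$. By \eqref{eq:code}, applied to $M=\{i\in\omega:\alpha\in B_i\}$, this holds if and only if $\alpha\in B_m$, that is, if and only if $x\in\pi^{-1}(B_m)$.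

\medskip
\noindent\textbf{Conclusion.} Let $(\mathcal S,\mathcal I)$ be a $\Delta$-invariant ccc pair on $E$ with $Z\in\mathcal S$. We show $E\in\mathcal I$, so that the pair is not proper.

Since $H$ is countable, \eqref{eq:decode} exhibits $\pi^{-1}(B_m)$ as a countable union of intersections of two translates of $Z$. These translates belong to $\mathcal S$ by invariance. So $\pi^{-1}(B_m)\in\mathcal S$ for all $m$, and by Proposition~\ref{prop:ulam} every fiber $V=Ht_\xi S$ $(\xi<\omega_1)$ belongs to $\mathcal S$. It remains to see that $V\in\mathcal I$; then Proposition~\ref{prop:ulam} gives $E\in\mathcal I$.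

For this we need uncountably many disjoint translates of $V$. When $H$ is not normal, a translate $\gamma V=\gamma Ht_\xi S$ need not be a fiber of $\pi$, but this does no harm: disjointness of translates is governed by the \emph{left} cosets of $H$. Suppose that $\gamma,\gamma'\in\Gamma_1$ and $\gamma V\cap\gamma'V\ne\emptyset$, say
\[
\gamma ht_\xi s=\gamma'h't_\xi s'\qquad(h,h'\in H,\ s,s'\in S).
\]
Then $s$ and $s'$ lie in the same $\Gamma_1$-orbit, so $s=s'$. By freeness $\gamma ht_\xi=\gamma'h't_\xi$, hence $\gamma h=\gamma'h'$ and $\gamma H=\gamma'H$. Since $H$ is countable and $\Gamma_1$ is not, there are uncountably many left cosets of $H$ in $\Gamma_1$. Letting $\gamma$ run over representatives of them, we obtain uncountably many pairwise disjoint, nonempty sets $\gamma V\in\mathcal S$. By the chain condition one of them lies in $\mathcal I$, and applying $\gamma^{-1}$ we get $V\in\mathcal I$ by invariance. This completes the proof of Theorem~\ref{thm:strong}, and with it that of Theorem~\ref{thm:main}.\qed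

\medskip
Freeness was used in two places: for the unique representation, on which the definition of $Z$ and the decoding rest, and for the disjointness of translates of a fiber. Uncountability of $\Delta$ was used to have $\omega_1$ fibers and uncountably many disjoint translates.

\section{Sharpness: proof of Theorem~\ref{thm:sharp}}\label{sec:sharp}

\noindent\textbf{(a)} If $\Delta$ is uncountable, it acts freely on $\Gamma$ by left translations, and Theorem~\ref{thm:strong} gives the required set. Let $\Delta$ be countable. Define
\[
\mu(X)=|X\cap\Delta|\in[0,\infty]\qquad\text{for all }X\subset\Gamma,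
\]
the number of elements of $X\cap\Delta$. This is a nonzero measure whose domain consists of all subsets of $\Gamma$. It is $\sigma$-finite, because $\Gamma=(\Gamma\setminus\Delta)\cup\bigcup_{d\in\Delta}\{d\}$ is a countable union of sets of measure $0$ or $1$. It is $\Delta$-invariant, because $d\Delta=\Delta$ gives $dX\cap\Delta=d(X\cap\Delta)$ for $d\in\Delta$. Hence no subset of $\Gamma$ is absolutely nonmeasurable.

For right translations, let $\Delta$ act on $\Gamma$ by $g\cdot x=xg^{-1}$. This action is free, and its maps are exactly the right translations by elements of $\Delta$. So Theorem~\ref{thm:strong} applies if $\Delta$ is uncountable. If $\Delta$ is countable, the same $\mu$ is invariant because $\Delta d=\Delta$ for $d\in\Delta$.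

\medskip
\noindent\textbf{(b)} On any group, the counting measure on all subsets is nonzero and invariant, and every set is measurable for it. (On an uncountable group it is not $\sigma$-finite.)

\medskip
\noindent\textbf{(c)} Let $\Delta$ be the group of all permutations of $E=\omega_1$ that move only finitely many points. It contains all transpositions, so it is uncountable and acts transitively on $E$. The action is far from free, and the decoding of Section~\ref{sec:proof} has no analogue: every translate $gZ$ differs from $Z$ by a finite set, so every member of the $\sigma$-algebra generated by the translates of $Z$ differs by a countable set from one of $\emptyset$, $Z$, $E\setminus Z$, $E$. This suggests measures that ignore countable sets.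

Let $Z\subset E$ be arbitrary, and let $Y$ be one of the sets $Z$, $E\setminus Z$, chosen so that $Y$ is uncountable. Put
\[
\mathrm{dom}(\mu)=\{X\subset E:\ X\cap Y\text{ is countable or }Y\setminus X\text{ is countable}\},
\]
and let $\mu(X)=0$ in the first case and $\mu(X)=1$ in the second. The cases exclude each other because $Y$ is uncountable.

Passing to the complement of $X$ interchanges the two cases. Let $X=\bigcup_{n\in\omega}X_n$ with all $X_n\in\mathrm{dom}(\mu)$. If every $X_n\cap Y$ is countable, so is $X\cap Y$; and if some $Y\setminus X_k$ is countable, so is $Y\setminus X$. So $\mathrm{dom}(\mu)$ is a $\sigma$-algebra. Now let the $X_n$ be pairwise disjoint. If every $X_n\cap Y$ is countable, then $\mu(X)=0=\sum_n\mu(X_n)$. If some $Y\setminus X_k$ is countable, then for $n\ne k$ the set $X_n\cap Y\subset Y\setminus X_k$ is countable, so $X_k$ is the only $X_n$ of measure $1$, and $\mu(X)=1=\sum_n\mu(X_n)$. Hence $\mu$ is countably additive, and $\mu(E)=1$. For $g\in\Delta$, the sets $gX$ and $X$ differ only by points in the finite set moved by $g$; so $gX$ and $X$ fall under the same case, and $\mu$ is $\Delta$-invariant.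

Finally $Y\in\mathrm{dom}(\mu)$, since $Y\setminus Y=\emptyset$, and therefore $Z\in\mathrm{dom}(\mu)$. So no $Z\subset E$ is absolutely nonmeasurable for this action, and by Lemma~\ref{lem:measures} the conclusion of Theorem~\ref{thm:strong} fails for it.\qed

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book (source of the problem).
\end{thebibliography}
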